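\title{Maps preserving the spectrum of the Lie product of matrices}

\begin{abstract}
We determine all maps $\varphi$ on the algebra of $n\times n$ complex matrices, $n\ge 2$, such that $[\varphi(T),\varphi(S)]$ and $[T,S]$ have the same spectrum for all $T,S$. No linearity, surjectivity or continuity is assumed. Up to a similarity and an arbitrary scalar summand, $\varphi(T)$ is $\pm T$ or $\pm iT^t$; the sign is arbitrary on the matrices whose minimal polynomial has degree at most two and constant on all other matrices. The proof reads $\operatorname{tr}([T,S]^2)$ as a nondegenerate bilinear form on the symmetric square of $\mathfrak{sl}_n$, which forces $\varphi$ to be linear up to sign and scalars. The same method describes the maps that preserve only $\operatorname{tr}([T,S]^2)$, and the pairs of maps with $\sigma([\varphi(T),\psi(S)])=\sigma([T,S])$.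
\end{abstract}

\section{Introduction}

Fix an integer $n\ge2$ and let $\mathcal M_n$ be the algebra of $n\times n$ complex matrices. For $X\in\mathcal M_n$ let $\sigma(X)$ be the spectrum of $X$, that is, the \emph{set} of its eigenvalues, without multiplicities. The Lie product of $T$ and $S$ is $[T,S]=TS-ST$. We answer the following question: which maps $\varphi:\mathcal M_n\to\mathcal M_n$ satisfy
\begin{equation}\label{eq:main}
\sigma([\varphi(T),\varphi(S)])=\sigma([T,S])\qquad\text{for all }T,S\in\mathcal M_n\,?
\end{equation}
The map $\varphi$ is not assumed to be linear, additive, surjective or continuous.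

The set $\sigma([T,S])$ is a coarse measure of how far $T$ and $S$ are from commuting: it equals $\{0\}$ when they commute, but also whenever both are upper triangular. The question asks how much of the structure of $\mathcal M_n$ these sets, taken together, determine.

Some solutions are visible at once. Scalar matrices commute with everything, so $T\mapsto T+\eta(T)I$ is a solution for every function $\eta:\mathcal M_n\to\mathbb C$. So are the similarities $T\mapsto UTU^{-1}$ and the map $T\mapsto -T$. Transposition needs a correction, because $[T^t,S^t]=-[T,S]^t$ has spectrum $-\sigma([T,S])$, and this set can differ from $\sigma([T,S])$: with the matrix units $E_{ij}$ and $n=3$,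
\begin{equation}\label{eq:example}
[E_{12}-E_{23},\,E_{21}+E_{32}]=\operatorname{diag}(1,-2,1).
\end{equation}
The factor $i$ repairs the sign: $[iT^t,iS^t]=[T,S]^t$. Composing these maps, one would guess that the solutions are $\pm UTU^{-1}+\eta(T)I$ and $\pm iUT^tU^{-1}+\eta(T)I$.

The guess is correct for continuous maps, but not in general. Call a set $\Sigma\subset\mathbb C$ \emph{symmetric} if $\Sigma=-\Sigma$. Suppose $T^2=I$ and put $X=[T,S]$. Then $TX+XT=T^2S-ST^2=0$, so $TXT^{-1}=-X$ and $\sigma([T,S])$ is symmetric for every $S$. The map that sends this one matrix $T$ to $-T$ and fixes all others therefore satisfies \eqref{eq:main}. By \eqref{eq:example}, the same change at $T=E_{12}-E_{23}$ destroys \eqref{eq:main}. The matrices at which the sign is free turn out to form the set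
\[
\mathcal Q=\{T\in\mathcal M_n:\ I,\,T,\,T^2\text{ are linearly dependent}\}
\]
of matrices whose minimal polynomial has degree at most $2$. For $n=2$ the Cayley--Hamilton theorem gives $\mathcal Q=\mathcal M_2$.

\begin{theorem}\label{thm:main}
Let $n\ge2$. A map $\varphi:\mathcal M_n\to\mathcal M_n$ satisfies \eqref{eq:main} if and only if there are an invertible matrix $U$, an arbitrary function $\eta:\mathcal M_n\to\mathbb C$, and a function $\varepsilon:\mathcal M_n\to\{1,-1\}$ that is constant on $\mathcal M_n\setminus\mathcal Q$ and arbitrary on $\mathcal Q$, such that either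
\begin{itemize}
\item[(a)] $\varphi(T)=\varepsilon(T)\,UTU^{-1}+\eta(T)I$ for all $T$, or
\item[(b)] $\varphi(T)=i\,\varepsilon(T)\,UT^tU^{-1}+\eta(T)I$ for all $T$.
\end{itemize}
For $n=2$ the function $\varepsilon$ is completely arbitrary.
\end{theorem}

The two types exclude each other. Let $X_0=X-\frac{\operatorname{tr}X}{n}I$ denote the traceless part of $X$. Then $\operatorname{tr}(\varphi(T)_0^2)$ equals $\operatorname{tr}(T_0^2)$ in (a) and $-\operatorname{tr}(T_0^2)$ in (b), and these numbers differ for $T=E_{11}-E_{22}$.

\begin{corollary}\label{cor:continuous}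
The continuous solutions of \eqref{eq:main} are exactly the maps $\varphi(T)=\pm UTU^{-1}+\eta(T)I$ and $\varphi(T)=\pm iUT^tU^{-1}+\eta(T)I$ with $U$ invertible, a constant sign, and $\eta$ continuous.
\end{corollary}

Most of the proof uses a single invariant of the commutator, the sum of the squares of its eigenvalues. This invariant does not change when $[T,S]$ is replaced by $-[T,S]$, so it has more preservers, but only in the signs.

\begin{theorem}\label{thm:moment}
Let $n\ge2$. A map $\varphi:\mathcal M_n\to\mathcal M_n$ satisfies $\operatorname{tr}([\varphi(T),\varphi(S)]^2)=\operatorname{tr}([T,S]^2)$ for all $T,S$ if and only if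
\[
\varphi(T)=c\,\varepsilon(T)\,\tau(T)+\eta(T)I\qquad(T\in\mathcal M_n),
\]
where $c\in\{1,i\}$, $\tau(T)=UTU^{-1}$ or $\tau(T)=UT^tU^{-1}$ with $U$ invertible, and $\varepsilon:\mathcal M_n\to\{1,-1\}$ and $\eta:\mathcal M_n\to\mathbb C$ are arbitrary.
\end{theorem}

If different maps act in the two arguments, the only new freedom is to move a nonzero factor $\mu$ from one map to the other.

\begin{theorem}\label{thm:two}
Let $n\ge2$. Maps $\varphi,\psi:\mathcal M_n\to\mathcal M_n$ satisfy
\begin{equation}\label{eq:two}
\sigma([\varphi(T),\psi(S)])=\sigma([T,S])\qquad\text{for all }T,S\in\mathcal M_n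
\end{equation}
if and only if there are an invertible matrix $U$, a number $\mu\in\mathbb C\setminus\{0\}$, functions $\varepsilon,\varepsilon':\mathcal M_n\to\{1,-1\}$ that on $\mathcal M_n\setminus\mathcal Q$ are both equal to one and the same constant (no condition if $n=2$), and arbitrary functions $\eta,\eta':\mathcal M_n\to\mathbb C$, such that either
\begin{itemize}
\item[(a)] $\varphi(T)=\mu\,\varepsilon(T)UTU^{-1}+\eta(T)I$ and $\psi(T)=\mu^{-1}\varepsilon'(T)UTU^{-1}+\eta'(T)I$ for all $T$, or
\item[(b)] $\varphi(T)=\mu\,\varepsilon(T)UT^tU^{-1}+\eta(T)I$ and $\psi(T)=-\mu^{-1}\varepsilon'(T)UT^tU^{-1}+\eta'(T)I$ for all $T$.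
\end{itemize}
\end{theorem}

The difficulty is to obtain linearity from nothing. A map that preserves a nondegenerate bilinear form on a spanning set is the restriction of a linear map. The function $\operatorname{tr}([T,S]^2)$ is quadratic in $T$ and in $S$, hence bilinear in the tensors $T_0\otimes T_0$ and $S_0\otimes S_0$, and this form is nondegenerate. Section~\ref{sec:two-by-two} carries this out by hand for $n=2$ and lists what must be added for larger $n$. The intermediate results are stated for pairs of maps, so that they serve all three theorems.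

\section{Notation and background}\label{sec:notation}

\subsection*{The trace form}
Let $\mathfrak g=\mathfrak{sl}_n(\mathbb C)$ be the space of traceless matrices, so that $\mathcal M_n=\mathfrak g\oplus\mathbb CI$ and $[X,Y]=[X_0,Y_0]\in\mathfrak g$. The symmetric form $(X|Y)=\operatorname{tr}(XY)$ is nondegenerate on $\mathcal M_n$, and also on $\mathfrak g$, since $\mathfrak g$ and $\mathbb CI$ are orthogonal. For a linear map $A:\mathfrak g\to\mathfrak g$ the adjoint $A^*$ is defined by $(AX|Y)=(X|A^*Y)$. Write $\operatorname{ad}_XY=[X,Y]$. Cyclicity of the trace gives $([X,Y]|Z)=-(Y|[X,Z])$, so $\operatorname{ad}_X^2$ is self-adjoint, and the \emph{second moment} $q$ satisfies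
\begin{equation}\label{eq:q}
q(X,Y):=\operatorname{tr}([X,Y]^2)=-(Y\,|\operatorname{ad}_X^2Y).
\end{equation}
\emph{Polarization} refers to the fact that a symmetric bilinear map $f$ is determined by the values $f(v,v)$.

A \emph{standard map} is a map $\tau(X)=UXU^{-1}$ or $\tau(X)=UX^tU^{-1}$ with $U$ invertible; put $\chi(\tau)=1$ in the first case and $\chi(\tau)=-1$ in the second. A standard map preserves spectra and traces of powers, satisfies $\tau(X)_0=\tau(X_0)$, and
\begin{equation}\label{eq:chi}
[\tau(X),\tau(Y)]=\chi(\tau)\,\tau([X,Y]).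
\end{equation}
We use two facts on the Lie algebra $\mathfrak g$. It is simple: its only ideals (subspaces invariant under every $\operatorname{ad}_X$) are $0$ and $\mathfrak g$, and the bracket is not zero. And every automorphism of $\mathfrak g$ has the form $X\mapsto UXU^{-1}$ or $X\mapsto -UX^tU^{-1}$ \cite[Ch.~IX, Thm.~5]{Jacobson}.

\subsection*{Symmetric tensors}
Let $V$ be a complex vector space of dimension $d$. A basis identifies $V\otimes V$ with the $d\times d$ matrices, $v\otimes w$ corresponding to $vw^t$. The subspace $\mathrm{Sym}^2V$ of tensors invariant under the flip $v\otimes w\mapsto w\otimes v$ corresponds to the symmetric matrices. It is spanned by the squares $v\otimes v$, so some family of squares is a basis. A square has rank at most $1$, and $v\otimes v=w\otimes w$ holds if and only if $w=\pm v$. For $T\in\mathcal M_n$ we write $\widehat T=T_0\otimes T_0\in\mathrm{Sym}^2\mathfrak g$.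

\subsection*{The Zariski topology}
Except in the proof of Corollary~\ref{cor:continuous}, \emph{open}, \emph{closed} and \emph{dense} refer to the Zariski topology: a subset of $\mathbb C^k$ is closed if it is the set of common zeros of some polynomials. Finite unions of closed sets are closed, and preimages of closed sets under polynomial maps are closed. A product of nonzero polynomials is nonzero, so finitely many nonempty open sets have a common point, and a closed set that contains a nonempty open set is all of $\mathbb C^k$.

\begin{lemma}\label{lem:zariski}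
\begin{itemize}
\item[(i)] The set $\{(X,Y)\in\mathcal M_n^2:\sigma(X)=\sigma(Y)\}$ is closed.
\item[(ii)] The set $\Omega=\{(T,S):[T,S]\text{ has }n\text{ distinct eigenvalues}\}$ is open and nonempty.
\item[(iii)] If $(T,S)\in\Omega$ and $\sigma([T',S'])=\sigma([T,S])$, then $q(T',S')=q(T,S)$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) Let $p_X$ be the characteristic polynomial of $X$. A root of $p_X$ has multiplicity at most $n$ in $p_X$, and a root of $p_Y$ has multiplicity at least $n$ in $p_Y^n$. Hence $\sigma(X)\subset\sigma(Y)$ if and only if $p_X$ divides $p_Y^n$. Since $p_X$ is monic, the coefficients of the remainder of $p_Y^n$ modulo $p_X$ are polynomials in the entries of $X$ and $Y$. So the inclusion is a closed condition, and so is the reverse inclusion.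

(ii) The set $\Omega$ is where the discriminant of $p_{[T,S]}$ does not vanish. For $X=\sum_{j<n}a_jE_{j,j+1}$ and $Y=\sum_{j<n}E_{j+1,j}$ we have $XY=\sum a_jE_{jj}$ and $YX=\sum a_jE_{j+1,j+1}$, so
\[
[X,Y]=\operatorname{diag}(a_1,\,a_2-a_1,\,\dots,\,a_{n-1}-a_{n-2},\,-a_{n-1}).
\]
Every traceless diagonal matrix arises in this way, with its partial sums as the $a_j$; take one with distinct entries.

(iii) The common spectrum has $n$ elements, so all eigenvalues of both commutators are simple, and the sums of their squares agree.
\end{proof}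

\section{The case $n=2$}\label{sec:two-by-two}

We show that for $n=2$ every solution of \eqref{eq:main} has the form (a) or (b) of Theorem~\ref{thm:main}. The two lemmas of this section are general and will be used again.

A traceless $2\times2$ matrix $Z$ has eigenvalues $\pm\lambda$ with $\operatorname{tr}Z^2=2\lambda^2$. So for $n=2$ condition \eqref{eq:main} says exactly that $q(\varphi(T),\varphi(S))=q(T,S)$ for all $T,S$. For $X,Y\in\mathfrak g$ the Cayley--Hamilton theorem gives $X^2=\frac12(X|X)I$ and, by polarization, $XY+YX=(X|Y)I$. Hence $\operatorname{tr}(X^2Y^2)=\frac12(X|X)(Y|Y)$ and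
\[
\operatorname{tr}(XYXY)=\operatorname{tr}\bigl(X\,((X|Y)I-XY)\,Y\bigr)=(X|Y)^2-\tfrac12(X|X)(Y|Y).
\]
Since $\operatorname{tr}([X,Y]^2)=2\operatorname{tr}(XYXY)-2\operatorname{tr}(X^2Y^2)$, we obtain
\begin{equation}\label{eq:lagrange}
q(X,Y)=2(X|Y)^2-2(X|X)(Y|Y).
\end{equation}
The matrices $E_{11}-E_{22}$, $E_{12}+E_{21}$, $i(E_{12}-E_{21})$, each divided by $\sqrt2$, form an orthonormal basis of $\mathfrak g$. Let $x,y\in\mathbb C^3$ be the coordinate vectors of $X,Y$, so that $(X|Y)=x^ty$. For the symmetric matrices $a=xx^t$ and $b=yy^t$ we have $\operatorname{tr}(ab)=(x^ty)^2$ and $\operatorname{tr}a=x^tx$, so $q(X,Y)=\beta(a,b)$, where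
\[
\beta(a,b)=2\operatorname{tr}(ab)-2\operatorname{tr}(a)\operatorname{tr}(b)
\]
is a bilinear form on the six-dimensional space of symmetric $3\times3$ matrices. It is nondegenerate. Indeed, if $\operatorname{tr}((a-\operatorname{tr}(a)I)\,b)=0$ for all symmetric $b$, then $b=E_{ij}+E_{ji}$ gives $a=\operatorname{tr}(a)I$; taking traces, $\operatorname{tr}a=3\operatorname{tr}a$, so $a=0$.

The hypothesis now reads $\beta(\widehat{\varphi(T)},\widehat{\varphi(S)})=\beta(\widehat T,\widehat S)$, and linearity comes from the following observation.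

\begin{lemma}\label{lem:gram}
Let $\beta$ be a bilinear form on a vector space $W$ of dimension $m$. Let $u_i,v_i,u_i',v_i'\in W$ $(1\le i\le m)$ satisfy $\beta(u_i',v_j')=\beta(u_i,v_j)$ for all $i,j$, and let the matrix $(\beta(u_i,v_j))$ be invertible. Then each of the four families is a basis of $W$, and the linear bijections $L:u_i\mapsto u_i'$ and $M:v_j\mapsto v_j'$ satisfy $\beta(Lu,Mv)=\beta(u,v)$ for all $u,v$. If $\beta(u',v_j')=\beta(u,v_j)$ for all $j$, then $u'=Lu$. If $\beta(u_i',v')=\beta(u_i,v)$ for all $i$, then $v'=Mv$.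
\end{lemma}

\begin{proof}
A linear relation among the $u_i$ or the $u_i'$ yields the same relation among the rows of the matrix, and one among the $v_j$ or the $v_j'$ yields the same relation among its columns; so all four families are bases. The identity $\beta(Lu,Mv)=\beta(u,v)$ is bilinear and holds on the pairs $(u_i,v_j)$. If $\beta(u',v_j')=\beta(u,v_j)=\beta(Lu,v_j')$ for all $j$, write $u'-Lu=\sum a_iu_i'$; then $\sum_ia_i\beta(u_i',v_j')=0$ for all $j$, so all $a_i$ vanish. The last statement is the same argument with columns.
\end{proof}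

Choose $T_1,\dots,T_6$ such that the $\widehat{T_i}$ form a basis of $\mathrm{Sym}^2\mathfrak g$, and apply the lemma with $u_i=v_i=\widehat{T_i}$ and $u_i'=v_i'=\widehat{\varphi(T_i)}$. We obtain a linear bijection $L$ with $\widehat{\varphi(T)}=L\widehat T$ for every $T$. What we have linearized is the square of $\varphi$, and we must take a square root. The information available is that $L$ sends squares to squares.

\begin{lemma}\label{lem:root}
Let $\dim V=d\ge2$ and let $L:\mathrm{Sym}^2V\to\mathrm{Sym}^2V$ be a linear bijection such that $L(v\otimes v)$ has rank at most $1$ for all $v\in V$. Then there is $A\in GL(V)$ with $L(v\otimes v)=Av\otimes Av$ for all $v$.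
\end{lemma}

\begin{proof}
In coordinates, $F(v)=L(v\otimes v)$ is a nonzero symmetric matrix whose entries are quadratic forms in $v$, and all its $2\times2$ minors vanish identically. We use unique factorization in the polynomial ring, in which factors of homogeneous polynomials are homogeneous. Let $g$ be a greatest common divisor of the entries and write $F=gF'$. The entries of $F'$ are zero or homogeneous of degree $2-\deg g$, they have no common prime factor, and the minors of $F'$ vanish. In particular $F'_{jj}F'_{kk}=(F'_{jk})^2$.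

Suppose a prime $p$ occurs to an odd power in some $F'_{jj}\ne0$. Since $F'_{jj}F'_{kk}$ is a square, $p$ occurs to an odd power in every nonzero $F'_{kk}$. So $p$ divides all diagonal entries, hence all $(F'_{jk})^2$, hence all entries, which is impossible. Constants have square roots in $\mathbb C$, so $F'_{jj}=w_j^2$ with $w_j$ zero or homogeneous. The $w_j$ are not all zero, since otherwise $F'=0$; say $w_1\neq0$. From $(F'_{1j})^2=w_1^2w_j^2$ we get $F'_{1j}=w_1w_j$ after changing the signs of some $w_j$ with $j\ne 1$. The minor $F'_{11}F'_{jk}-F'_{1j}F'_{1k}=0$ then gives $F'_{jk}=w_jw_k$ for all $j,k$.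

Now $2-\deg g=2\deg w_1$, so $\deg g\in\{0,2\}$. If $\deg g=2$, then $F'$ is constant and the image of $L$ is the line spanned by $F'$; this contradicts bijectivity, as $\dim\mathrm{Sym}^2V\ge3$. So we may take $g=1$. The $w_j$ are linear forms, and $L(v\otimes v)=Av\otimes Av$ with $Av=(w_j(v))_j$. If $Av=0$, then $L(v\otimes v)=0$, so $v=0$.
\end{proof}

Bijectivity cannot be dropped: for a fixed $w\neq0$ and a quadratic form $g$ that is not the square of a linear form, the map $v\otimes v\mapsto g(v)\,w\otimes w$ is linear and has no such square root.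

We return to $n=2$. Lemma~\ref{lem:root} gives $A\in GL(\mathfrak g)$ with $\varphi(T)_0=\pm AT_0$ for every $T$, with a sign depending on $T$, and therefore $q(AX,AY)=q(X,Y)$ on $\mathfrak g$. Regard $A$ as a $3\times3$ matrix and put $K=A^tA$. By \eqref{eq:lagrange} and polarization in $y$,
\[
(x^tKy)(x^tKy')-(x^tKx)(y^tKy')=(x^ty)(x^ty')-(x^tx)(y^ty').
\]
For distinct $i,j,k$, the choice $x=e_i$, $y=y'=e_j$ gives $K_{ii}K_{jj}-K_{ij}^2=1$, and $x=e_i$, $y=e_j$, $y'=e_k$ gives $K_{ii}K_{jk}-K_{ij}K_{ik}=0$. Up to sign these are the cofactors of $K$, so the adjugate of $K$ is $I$. Hence $K=\kappa I$ with $\kappa=\det K=\kappa^3$, and $\kappa=\pm1$ because $K$ is invertible. Choose $s$ with $s^2=\kappa$. Then $R=s^{-1}A$ satisfies $R^tR=I$, and replacing $s$ by $-s$ if necessary we get $\det R=1$. The trilinear form $([X,Y]|Z)$ is alternating on a three-dimensional space, so it is a multiple of the determinant of the coordinate vectors, and $R$ preserves it. Thus $([RX,RY]|RZ)=([X,Y]|Z)=(R[X,Y]|RZ)$ for all $Z$, and $R$ is an automorphism of $\mathfrak g$.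

For $n=2$ the two kinds of automorphism coincide: multiplying out, one finds $X^t=-JXJ^{-1}$ for $X\in\mathfrak g$, where $J=E_{12}-E_{21}$. So $R$ can be written both as $X\mapsto UXU^{-1}$ and as $X\mapsto -U'X^tU'^{-1}$. We have $\varphi(T)_0=\pm sRT_0$ with $s^4=1$. If $s=\pm1$, the first form of $R$ gives (a); if $s=\pm i$, the second gives (b); the difference of two matrices with the same traceless part is absorbed by $\eta(T)I$.

For larger $n$ three things change.
\begin{itemize}
\item Spectra of commutators need not be symmetric, so the sign is constrained (Section~\ref{sec:sign}).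
\item Formula \eqref{eq:lagrange} is not available, so the nondegeneracy of $\beta$ and the classification of the maps $A$ need other arguments (Sections~\ref{sec:linearization} and~\ref{sec:linear}).
\item A spectrum without multiplicities need not determine $q$: the commutators $\operatorname{diag}(1,1,-1,-1,0)$ and $\operatorname{diag}(1,-1,0,0,0)$ have the same spectrum, while the traces of their squares are $4$ and $2$. So \eqref{eq:main} yields the invariance of $q$ only on $\Omega$, the linearization holds only on a dense open set, and it must then be extended to all matrices (Section~\ref{sec:all}).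
\end{itemize}

\section{Symmetric spectra and the sign}\label{sec:sign}

\begin{lemma}\label{lem:symmetric}
A matrix $T$ lies in $\mathcal Q$ if and only if $\sigma([T,S])$ is symmetric for all $S\in\mathcal M_n$. For each $T$, the set of $S$ such that $\sigma([T,S])$ is not symmetric is open.
\end{lemma}

\begin{proof}
Openness follows from Lemma~\ref{lem:zariski}(i) applied to the pair $([T,S],-[T,S])$.

Let $T\in\mathcal Q$. Then $T^2=aT+a'I$ for some $a,a'$, and after subtracting $\frac a2I$, which does not change commutators, $T^2$ is scalar. Put $X=[T,S]$. Then $TX+XT=T^2S-ST^2=0$. As $T$ need not be invertible, we use traces instead of the similarity from the introduction. The matrix $X^{2k}$ commutes with $T$, so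
\[
\operatorname{tr}X^{2k+1}=\operatorname{tr}(X^{2k}TS)-\operatorname{tr}(X^{2k}ST)=\operatorname{tr}(X^{2k}TS)-\operatorname{tr}(TX^{2k}S)=0 .
\]
Thus $\operatorname{tr}X^j=\operatorname{tr}(-X)^j$ for all $j$. By Newton's identities the power sums of the eigenvalues determine the characteristic polynomial, so $\sigma(X)=\sigma(-X)$.

Let $T\notin\mathcal Q$; then $n\ge3$. Three nonzero numbers $a,b,c$ with $a+b+c=0$ never form a symmetric set: $-a$ differs from $a$, and if $-a$ equals $b$ or $c$, the remaining number is $0$. So we look for $S$ such that $[T,S]$ maps into a three-dimensional subspace and is invertible on it. There is a vector $y$ whose annihilating polynomial (the monic $p$ of least degree with $p(T)y=0$) is the minimal polynomial of $T$. Its degree is at least $3$, so $e_1=y$, $e_2=Ty$, $e_3=T^2y$ are independent. Put $w=Te_3$ and $S=e_1g+e_2h$, with row vectors $g,h$ to be chosen. Then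
\[
X=[T,S]=e_2g+e_3h-e_1gT-e_2hT
\]
maps into $E=\operatorname{span}(e_1,e_2,e_3)$. Fix $h$ with $he_1=1$ and $he_2=he_3=0$; this fixes the number $hw$. Choose $s\notin\{0,hw\}$ and $g$ with $ge_1=ge_2=0$, $ge_3=s$. Then $Xe_1=e_3$, $Xe_2=-se_1$, and $Xe_3=-(gw)e_1+(s-hw)e_2$, so $X|_E$ has the matrix
\[
\begin{pmatrix}0&-s&-gw\\0&0&s-hw\\1&0&0\end{pmatrix}
\]
with trace $0$ and determinant $-s(s-hw)\ne0$. Its eigenvalues $a,b,c$ are nonzero with sum $0$. Since $X$ induces the zero map on $\mathbb C^n/E$, we have $\sigma(X)\setminus\{0\}=\{a,b,c\}$, and $\sigma(X)$ is not symmetric.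
\end{proof}

\begin{remark}
The freedom in the sign is exactly as stated in Theorem~\ref{thm:main}. Let $\varphi$ satisfy \eqref{eq:main}, fix $T$, and replace the single value $\varphi(T)$ by $-\varphi(T)$. The new map satisfies \eqref{eq:main} if and only if $\sigma([T,S])$ is symmetric for all $S$, that is, if and only if $T\in\mathcal Q$.
\end{remark}

\begin{lemma}\label{lem:signs}
Functions $\varepsilon,\varepsilon':\mathcal M_n\to\{1,-1\}$ satisfy
\begin{equation}\label{eq:signs}
\varepsilon(T)\,\varepsilon'(S)\,\sigma([T,S])=\sigma([T,S])\qquad\text{for all }T,S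
\end{equation}
if and only if on $\mathcal M_n\setminus\mathcal Q$ both are equal to one and the same constant.
\end{lemma}

\begin{proof}
Since $\sigma([S,T])=-\sigma([T,S])$, Lemma~\ref{lem:symmetric} shows that $\sigma([T,S])$ is symmetric as soon as $T\in\mathcal Q$ or $S\in\mathcal Q$. If $\varepsilon$ and $\varepsilon'$ equal the same constant off $\mathcal Q$, then $\varepsilon(T)\varepsilon'(S)=1$ in the remaining case, so \eqref{eq:signs} holds.

Conversely, assume \eqref{eq:signs} and let $T_1,T_2\notin\mathcal Q$. By Lemma~\ref{lem:symmetric}, the sets of $S$ for which $\sigma([T_k,S])$ is not symmetric $(k=1,2)$ are open and nonempty, so they share a point $S$, and $S\notin\mathcal Q$. Now \eqref{eq:signs} forces $\varepsilon(T_1)=\varepsilon'(S)=\varepsilon(T_2)$. So $\varepsilon$ is a constant $e$ off $\mathcal Q$. Condition \eqref{eq:signs} is unchanged when $\varepsilon$ and $\varepsilon'$ are interchanged, so $\varepsilon'$ is constant off $\mathcal Q$ too, and its value is $\varepsilon'(S)=e$.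
\end{proof}

\begin{proof}[Proof of sufficiency in Theorems~\ref{thm:main} and~\ref{thm:two}]
In every case $\varphi=a\varepsilon\tau+\eta I$ and $\psi=b\varepsilon'\tau+\eta'I$ with a standard map $\tau$ and $ab\,\chi(\tau)=1$; Theorem~\ref{thm:main} is the case $\psi=\varphi$ with $a=b=1$ or $a=b=i$. By \eqref{eq:chi}, $[\varphi(T),\psi(S)]=\varepsilon(T)\varepsilon'(S)\,\tau([T,S])$, and Lemma~\ref{lem:signs} applies.
\end{proof}

\section{Linearization}\label{sec:linearization}

Define a symmetric bilinear form on $\mathfrak g\otimes\mathfrak g$ by $\beta(X\otimes X',Y\otimes Y')=\operatorname{tr}([X,Y][X',Y'])$ and restrict it to $\mathrm{Sym}^2\mathfrak g$. Then $\beta(\widehat T,\widehat S)=q(T,S)$. For $n=2$ this is the form of Section~\ref{sec:two-by-two}, since the two agree on squares.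

\begin{lemma}\label{lem:beta}
The form $\beta$ is nondegenerate on $\mathrm{Sym}^2\mathfrak g$.
\end{lemma}

\begin{proof}
Let $Q=\sum X_k\otimes X_k'\in\mathrm{Sym}^2\mathfrak g$ satisfy $\beta(Q,Y\otimes Y)=0$ for all $Y\in\mathfrak g$. Flip invariance of $Q$ means that $X_k$ and $X_k'$ may be interchanged in any sum of bilinear expressions in them. Hence $f(Y,Y')=\sum\operatorname{tr}([X_k,Y][X_k',Y'])$ is symmetric in $Y,Y'$, and $f=0$ by polarization. Since $f(Y,Z)=-\sum(Y\,|\,[X_k,[X_k',Z]])$, nondegeneracy of the trace form gives $\sum[X_k,[X_k',Z]]=0$ for $Z\in\mathfrak g$, and then for all $Z\in\mathcal M_n$. Put $P=\sum X_kX_k'=\sum X_k'X_k$. Expanding $[X,[X',Z]]=XX'Z-XZX'-X'ZX+ZX'X$ and summing, we get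
\[
PZ+ZP=2\sum X_kZX_k'\qquad(Z\in\mathcal M_n).
\]
The linear map $\mathcal M_n\otimes\mathcal M_n\to\operatorname{End}(\mathcal M_n)$ sending $a\otimes b$ to $Z\mapsto aZb$ is injective: $E_{ij}\otimes E_{kl}$ goes to the map that sends $E_{jk}$ to $E_{il}$ and kills the other matrix units, and these $n^4$ maps are independent. Therefore $P\otimes I+I\otimes P=2Q$. Apply $\operatorname{tr}\otimes\operatorname{id}$. The right side gives $0$ because the $X_k$ are traceless, so $\operatorname{tr}(P)I+nP=0$. Taking traces gives $2n\operatorname{tr}P=0$, so $P=0$ and $Q=0$.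
\end{proof}

The passage to traceless parts is necessary here: on $\mathrm{Sym}^2\mathcal M_n$ the tensor $I\otimes I$ is orthogonal to everything.

\begin{proposition}\label{prop:linearization}
Let $\Omega'\subset\mathcal M_n^2$ be open and nonempty, and let $\varphi,\psi:\mathcal M_n\to\mathcal M_n$ satisfy $q(\varphi(T),\psi(S))=q(T,S)$ for $(T,S)\in\Omega'$. Then there are $A,B\in GL(\mathfrak g)$ and nonempty open sets $G,H\subset\mathcal M_n$ such that $\varphi(T)_0=\pm AT_0$ for $T\in G$, $\psi(S)_0=\pm BS_0$ for $S\in H$ (with signs depending on $T$ and $S$), and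
\begin{equation}\label{eq:AB}
q(AX,BY)=q(X,Y)\qquad(X,Y\in\mathfrak g).
\end{equation}
If $\varphi=\psi$, one can take $A=B$. If $\Omega'=\mathcal M_n^2$, one can take $G=H=\mathcal M_n$.
\end{proposition}

\begin{proof}
Let $m=\dim\mathrm{Sym}^2\mathfrak g$. The polynomial $\det\bigl(q(T_i,S_j)\bigr)_{i,j\le m}$ on $\mathcal M_n^{2m}$ is not zero: if the squares $X_i\otimes X_i$ form a basis, its value at $T_i=S_i=X_i$ is the Gram determinant of $\beta$, which is nonzero by Lemma~\ref{lem:beta}. Each condition $(T_i,S_j)\in\Omega'$ also defines a nonempty open subset of $\mathcal M_n^{2m}$. So we can fix $T_i,S_j$ with nonzero determinant and $(T_i,S_j)\in\Omega'$ for all $i,j$. The sets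
\[
G=\{T:(T,S_j)\in\Omega'\text{ for all }j\},\qquad H=\{S:(T_i,S)\in\Omega'\text{ for all }i\}
\]
are open, contain $T_1$ and $S_1$ respectively, and equal $\mathcal M_n$ if $\Omega'=\mathcal M_n^2$.

Apply Lemma~\ref{lem:gram} with $u_i=\widehat{T_i}$, $v_j=\widehat{S_j}$, $u_i'=\widehat{\varphi(T_i)}$, $v_j'=\widehat{\psi(S_j)}$. It gives linear bijections $L,M$ of $\mathrm{Sym}^2\mathfrak g$ with $\beta(Lu,Mv)=\beta(u,v)$, and $\widehat{\varphi(T)}=L\widehat T$ for $T\in G$, $\widehat{\psi(S)}=M\widehat S$ for $S\in H$. The $2\times2$ minors of $L\widehat T$ are polynomials in $T$ that vanish on $G$, hence on $\mathcal M_n$. So $L(X\otimes X)$ has rank at most $1$ for all $X\in\mathfrak g$, and Lemma~\ref{lem:root} gives $A\in GL(\mathfrak g)$ with $L(X\otimes X)=AX\otimes AX$. For $T\in G$ the squares of $\varphi(T)_0$ and $AT_0$ agree, so $\varphi(T)_0=\pm AT_0$. The same argument with $M$ and $H$ gives $B$. Finally $q(AX,BY)=\beta(L(X\otimes X),M(Y\otimes Y))=q(X,Y)$.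

Let $\varphi=\psi$. The nonempty open set $G\cap H$ lies in the union of the subspaces $\{T:AT_0=BT_0\}$ and $\{T:AT_0=-BT_0\}$. This union is closed, so it is $\mathcal M_n$. If both subspaces were proper, a product of two nonzero linear forms would vanish identically; hence $B=\pm A$. Replacing $B$ by $A$ changes none of the conclusions.
\end{proof}

\section{Linear maps preserving the second moment}\label{sec:linear}

We now classify the $A\in GL(\mathfrak g)$ with $q(AX,AY)=q(X,Y)$. For $n=2$ the first step was to show that $A$ preserves the trace form up to sign. Formula \eqref{eq:lagrange} reduces to $q(X,Y)=2(X|Y)^2$ when $(X|X)=0$, that is, when $X$ is nilpotent. In this form it survives for every $n$, provided $X$ has rank one.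

\subsection*{Nilpotent matrices of rank one}
Let $\mathcal N$ be the set of matrices $N=xf$ with $x$ a nonzero column, $f$ a nonzero row, and $fx=0$; these are the nilpotent matrices of rank one. For $S\in\mathcal M_n$ we have $N^2=0$ and $NSN=x(fSx)f=\operatorname{tr}(NS)N$. Since $\operatorname{ad}_T^2S=T^2S-2TST+ST^2$, this and \eqref{eq:q} give
\begin{equation}\label{eq:N}
\operatorname{ad}_N^2S=-2(N|S)N,\qquad q(N,S)=2(N|S)^2 .
\end{equation}
The matrix $[N,S]=x(fS)-(Sx)f$ has rank at most $2$ and trace $0$, so its eigenvalues with multiplicity are $\lambda,-\lambda,0,\dots,0$, and $2\lambda^2=q(N,S)$. Thus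
\begin{equation}\label{eq:specN}
\sigma([N,S])=\{\pm(N|S)\}\quad(n=2),\qquad\sigma([N,S])=\{\pm(N|S)\}\cup\{0\}\quad(n\ge3).
\end{equation}
To use \eqref{eq:N} we need to know that $A$ preserves $\mathcal N$, so we characterize $\mathcal N$ by a quantity that $q$ detects.

\begin{lemma}\label{lem:rank}
For $T\in\mathfrak g$, the operator $\operatorname{ad}_T^2$ on $\mathfrak g$ has rank $1$ if and only if $T\in\mathcal N$.
\end{lemma}

\begin{proof}
The rank is the same on $\mathfrak g$ and on $\mathcal M_n$, because $\operatorname{ad}_TI=0$. For $T\in\mathcal N$ it is $1$ by \eqref{eq:N}. Conversely, let the rank be $1$.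

Suppose $T$ has eigenvalues $a\ne b$. Take nonzero columns $x,y$ and rows $g,h$ with $Tx=ax$, $gT=bg$, $Ty=by$, $hT=ah$. Then $xg$ and $yh$ are eigenvectors of $\operatorname{ad}_T$ for the distinct nonzero eigenvalues $a-b$ and $b-a$. They are independent and lie in the image of $\operatorname{ad}_T^2$, a contradiction. So $T$ has one eigenvalue, which is $0$ since $\operatorname{tr}T=0$.

Suppose $T^2\ne0$, and choose a row $g$ with $gT^2\ne0$. As $T$ is nilpotent, $g,gT,gT^2$ are independent. Hence $\operatorname{ad}_T^2(yg)=(T^2y)g-2(Ty)(gT)+y(gT^2)$ vanishes only for $y=0$, and the rank is at least $n$, a contradiction. So $T^2=0$ and $\operatorname{ad}_T^2S=-2TST$. If $T=V_1(I_r\oplus0)V_2$ with $V_1,V_2$ invertible, the map $S\mapsto TST$ has rank $r^2$, so $r=1$.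
\end{proof}

Equalities up to sign will appear on $\mathcal N$, and the next lemma makes such a sign constant.

\begin{lemma}\label{lem:orbit}
Let $\mathcal O=\{VXV^{-1}:V\in GL_n(\mathbb C)\}$ be a conjugation orbit in $\mathcal M_n$. If a product of finitely many polynomials vanishes on $\mathcal O$, then one factor vanishes on $\mathcal O$. If $\mathcal O$ lies in a finite union of linear subspaces, it lies in one of them. The set $\mathcal N$ is the orbit of $E_{12}$, and it spans $\mathfrak g$.
\end{lemma}

\begin{proof}
Let $f_1\cdots f_k=0$ on $\mathcal O$. For large $r$ each $\tilde f_j(V)=\det(V)^rf_j(VXV^{-1})$ is a polynomial in the entries of $V$. The product $\tilde f_1\cdots\tilde f_k$ vanishes on the nonempty open set $GL_n(\mathbb C)\subset\mathcal M_n$, so it is zero, some $\tilde f_j$ is zero, and $f_j=0$ on $\mathcal O$. If $\mathcal O\subset W_1\cup\dots\cup W_k$ but $\mathcal O\not\subset W_j$ for every $j$, choose linear forms $\ell_j$ that vanish on $W_j$ but not on all of $\mathcal O$; their product vanishes on $\mathcal O$, a contradiction. A nilpotent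 matrix of rank one has Jordan form $E_{12}$. Finally, for $i\ne j$ the set $\mathcal N$ contains $E_{ij}$ and $(e_i+e_j)(e_i-e_j)^t=E_{ii}-E_{jj}-E_{ij}+E_{ji}$, and these span $\mathfrak g$.
\end{proof}

\begin{lemma}\label{lem:kappa}
Let $A,B\in GL(\mathfrak g)$ satisfy \eqref{eq:AB}. Then there is $\kappa\in\{1,-1\}$ with
\[
\operatorname{ad}_{AX}^2=\kappa\,A\operatorname{ad}_X^2B^{-1}\qquad(X\in\mathfrak g).
\]
\end{lemma}

\begin{proof}
By \eqref{eq:q}, condition \eqref{eq:AB} reads $(Y|B^*\operatorname{ad}_{AX}^2BY)=(Y|\operatorname{ad}_X^2Y)$. Both operators are self-adjoint, so polarization in $Y$ gives $B^*\operatorname{ad}_{AX}^2B=\operatorname{ad}_X^2$. Hence $\operatorname{ad}_{AX}^2$ and $\operatorname{ad}_X^2$ have the same rank, and $A\mathcal N\subset\mathcal N$ by Lemma~\ref{lem:rank}. For $N\in\mathcal N$, formula \eqref{eq:N} applied to $AN$ and to $N$ gives $(B^*AN|S)^2=(AN|BS)^2=(N|S)^2$ for all $S\in\mathfrak g$. Two linear forms $\ell,\ell'$ with $(\ell-\ell')(\ell+\ell')=0$ agree up to sign, so $B^*AN=\pm N$. Thus $\mathcal N\subset\ker(B^*A-\operatorname{id})\cup\ker(B^*A+\operatorname{id})$.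 By Lemma~\ref{lem:orbit}, $\mathcal N$ lies in one of the kernels and spans $\mathfrak g$, so $B^*A=\kappa\operatorname{id}$. Substituting $B^*=\kappa A^{-1}$ gives the claim.
\end{proof}

\subsection*{From $\operatorname{ad}^2$ to the bracket}

\begin{proposition}\label{prop:linear}
Let $A\in GL(\mathfrak g)$ satisfy $q(AX,AY)=q(X,Y)$ for all $X,Y\in\mathfrak g$. Then $A=c\,\tau|_{\mathfrak g}$ with $c^4=1$ and $\tau$ a standard map.
\end{proposition}

\begin{proof}
Take $\kappa$ from Lemma~\ref{lem:kappa} with $B=A$, choose $s$ with $s^2=\kappa$, and put $R=s^{-1}A$. Then $\operatorname{ad}_{RX}^2=R\operatorname{ad}_X^2R^{-1}$, that is,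
\[
R[X,[X,Z]]=[RX,[RX,RZ]].
\]
We want to show that $\pm R$ is an automorphism. The identity is of degree three and cannot distinguish $R$ from $-R$, so we first recover all triple brackets and then split off the sign.

By polarization in $X$, the map $R$ preserves $\{X,Y;Z\}=[X,[Y,Z]]+[Y,[X,Z]]$. The Jacobi identity gives $[Z,[X,Y]]=-[X,[Y,Z]]+[Y,[X,Z]]$, so
\[
\{X,Z;Y\}=[X,[Z,Y]]+[Z,[X,Y]]=-2[X,[Y,Z]]+[Y,[X,Z]],
\]
and therefore $3[X,[Y,Z]]=\{X,Y;Z\}-\{X,Z;Y\}$. So $R$ preserves triple brackets: $R[[X,Y],Z]=[[RX,RY],RZ]$, or equivalently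
\[
R\operatorname{ad}_{[X,Y]}R^{-1}=\operatorname{ad}_{[RX,RY]}.
\]
The span of all commutators is a nonzero ideal, hence $\mathfrak g$, and the kernel of $W\mapsto\operatorname{ad}_W$ is a proper ideal, hence $0$. Consequently, for each $W\in\mathfrak g$ there is a unique $\theta(W)\in\mathfrak g$ with $R\operatorname{ad}_WR^{-1}=\operatorname{ad}_{\theta(W)}$, and $\theta([X,Y])=[RX,RY]$. The map $\theta$ is linear and injective. It preserves brackets, because conjugation by $R$ preserves commutators of operators and $[\operatorname{ad}_W,\operatorname{ad}_{W'}]=\operatorname{ad}_{[W,W']}$. So $\theta$ is an automorphism, which means $\theta\operatorname{ad}_W=\operatorname{ad}_{\theta(W)}\theta$. Hence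
\[
\theta^{-1}R\operatorname{ad}_W=\theta^{-1}\operatorname{ad}_{\theta(W)}R=\operatorname{ad}_W\theta^{-1}R .
\]
An eigenspace of $\theta^{-1}R$ is thus a nonzero ideal, so it is $\mathfrak g$ (Schur's lemma), and $R=c'\theta$. Then $\theta([X,Y])=[RX,RY]=c'^2\theta([X,Y])$, so $c'=\pm1$. By the description of the automorphisms in Section~\ref{sec:notation}, $\theta=\pm\tau|_{\mathfrak g}$ for a standard map $\tau$. Thus $A=c\tau|_{\mathfrak g}$ with $c=\pm s$ and $c^4=\kappa^2=1$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:moment}]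
If $\varphi$ has the stated form, then $[\varphi(T),\varphi(S)]=\pm\tau([T,S])$ by \eqref{eq:chi} and $c^2=\pm1$, so $q$ is preserved. Conversely, Proposition~\ref{prop:linearization} with $\psi=\varphi$ and $\Omega'=\mathcal M_n^2$ gives $\varphi(T)_0=\pm AT_0$ for all $T$, and Proposition~\ref{prop:linear} gives $A=\pm c\,\tau|_{\mathfrak g}$ with $c\in\{1,i\}$. So $\varphi(T)$ and $c\,\varepsilon(T)\tau(T)$ have the same traceless part for a suitable sign $\varepsilon(T)$, and their difference is scalar.
\end{proof}

\section{From generic matrices to all matrices}\label{sec:all}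

Since $\varphi$ is not assumed continuous, its values on $G$ do not determine its other values by a limit. Instead we fix an arbitrary $T$ and let $S$ vary. For generic $S$ the value of the map at $S$ is known, so the hypothesis becomes a condition on $S$ alone; it is closed, so it holds for all $S$. On $\mathcal N$ it determines $\varphi(T)_0$ by \eqref{eq:specN}.

\begin{lemma}\label{lem:extension}
Let $\varphi,\psi$ satisfy \eqref{eq:two}. Let $A,B\in GL(\mathfrak g)$ satisfy $\sigma([AX,BY])=\delta\,\sigma([X,Y])$ for all $X,Y\in\mathfrak g$, with a fixed $\delta\in\{1,-1\}$. If $\psi(S)_0=\pm BS_0$ for all $S$ in a nonempty open set $H$, then $\varphi(T)_0=\pm AT_0$ for every $T\in\mathcal M_n$.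
\end{lemma}

\begin{proof}
Fix $T$ and put $T'=A^{-1}(\varphi(T)_0)\in\mathfrak g$. For $S\in H$,
\[
\sigma([T,S])=\sigma([\varphi(T)_0,\psi(S)_0])=\pm\sigma([AT',BS_0])=\pm\sigma([T',S]).
\]
By Lemma~\ref{lem:zariski}(i), the set of $S$ with $\sigma([T',S])=\sigma([T,S])$ or $\sigma([T',S])=\sigma(-[T,S])$ is a union of two closed sets. It contains $H$, so it is $\mathcal M_n$. Take $S=N\in\mathcal N$. The sets in \eqref{eq:specN} are symmetric and determine $(N|S)^2$, so $(T'|N)^2=(T_0|N)^2$, that is,
\[
(T'-T_0|N)\,(T'+T_0|N)=0\qquad(N\in\mathcal N).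
\]
By Lemma~\ref{lem:orbit} one factor vanishes on $\mathcal N$, hence on $\mathfrak g$, and nondegeneracy gives $T'=\pm T_0$.
\end{proof}

\begin{proof}[Proof of necessity in Theorem~\ref{thm:main}]
The case $n=2$ was settled in Section~\ref{sec:two-by-two}, so let $n\ge3$ and let $\varphi$ satisfy \eqref{eq:main}. By Lemma~\ref{lem:zariski}, $q(\varphi(T),\varphi(S))=q(T,S)$ on the nonempty open set $\Omega$. Propositions~\ref{prop:linearization} and~\ref{prop:linear} give $A=c\tau|_{\mathfrak g}$, with $c^4=1$ and $\tau$ standard, such that $\varphi(S)_0=\pm AS_0$ on a nonempty open set. By \eqref{eq:chi}, $\sigma([AX,AY])=\delta\sigma([X,Y])$ with $\delta=c^2\chi(\tau)=\pm1$. Lemma~\ref{lem:extension} with $\psi=\varphi$ and $B=A$ yields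
\[
\varphi(T)=c\,\varepsilon(T)\,\tau(T)+\eta(T)I\qquad(T\in\mathcal M_n)
\]
with $\varepsilon(T)=\pm1$ and $\eta(T)\in\mathbb C$, and \eqref{eq:main} becomes \eqref{eq:signs} with $\varepsilon'=\delta\varepsilon$. By Lemma~\ref{lem:signs}, $\varepsilon$ and $\delta\varepsilon$ equal the same constant on $\mathcal M_n\setminus\mathcal Q$. This set is nonempty because $n\ge3$, so $\delta=1$. If $\chi(\tau)=1$, then $c=\pm1$, and absorbing the sign into $\varepsilon$ gives (a). If $\chi(\tau)=-1$, then $c=\pm i$, and we get (b).
\end{proof}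

The spectrum entered in three places: on $\Omega$, to obtain the second moment; on $\mathcal N$, to reach every $T$; and in Lemma~\ref{lem:signs}, which alone separates Theorem~\ref{thm:main} from Theorem~\ref{thm:moment} by excluding $\delta=-1$ and fixing the sign off $\mathcal Q$.

\begin{proof}[Proof of Corollary~\ref{cor:continuous}]
The listed maps are continuous solutions by Theorem~\ref{thm:main}. Let $\varphi$ be a continuous solution, and use the Euclidean topology. Write $\varphi(T)=\varepsilon(T)\omega(T)+\eta(T)I$ with $\omega=\tau$ or $\omega=i\tau$, so that $\varphi(T)_0=\varepsilon(T)\omega(T_0)$. Near a nonscalar matrix, choose a linear form $\ell$ with $\ell(\omega(T_0))\ne0$; then $\varepsilon(T)=\ell(\varphi(T)_0)/\ell(\omega(T_0))$ is continuous there. The set $\mathcal M_n\setminus\mathbb CI$ is connected, because the complex affine line through two nonscalar matrices contains at most one scalar matrix. So $\varepsilon$ is a constant $e$ off $\mathbb CI$. At a scalar $T$ the matrix $\omega(T)$ is scalar, so we may set $\varepsilon(T)=e$ and change $\eta(T)$.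 Then $\eta(T)=\frac1n\operatorname{tr}(\varphi(T)-e\,\omega(T))$ is continuous.
\end{proof}

\section{Two maps}\label{sec:two}

For two maps the linearization produces a pair $A,B$, and the one new point is that $A$ and $B$ are proportional.

\begin{proposition}\label{prop:proportional}
If $A,B\in GL(\mathfrak g)$ satisfy \eqref{eq:AB}, then $A=\lambda B$ for some $\lambda\ne0$.
\end{proposition}

\begin{proof}
Put $C=B^{-1}A$. Evaluate the identity of Lemma~\ref{lem:kappa} at $AX$. The left side vanishes, so $\operatorname{ad}_X^2(CX)=0$ for all $X\in\mathfrak g$. We show that $C$ preserves every conjugate of the space $\mathfrak h$ of traceless diagonal matrices, and then intersect these conjugates down to lines.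

Let $V$ be invertible and $X=V\operatorname{diag}(\lambda_1,\dots,\lambda_n)V^{-1}\in V\mathfrak hV^{-1}$. The operator $\operatorname{ad}_X^2$ multiplies $VE_{ij}V^{-1}$ by $(\lambda_i-\lambda_j)^2$. If the $\lambda_i$ are distinct, its kernel in $\mathfrak g$ is $V\mathfrak hV^{-1}$, so $CX\in V\mathfrak hV^{-1}$. Such $X$ form a nonempty open subset of $V\mathfrak hV^{-1}$, and the condition on $CX$ is closed, so $C(V\mathfrak hV^{-1})\subset V\mathfrak hV^{-1}$.

Let $P=WE_{11}W^{-1}$ be an idempotent of rank one and put $Z=W^{-1}(CP_0)W$. For $V'\in GL_{n-1}(\mathbb C)$ the matrix $1\oplus V'$ commutes with $E_{11}$, so $P_0\in V\mathfrak hV^{-1}$ for $V=W(1\oplus V')$. Hence $(1\oplus V')^{-1}Z(1\oplus V')$ is diagonal for every $V'$. With $V'=I$ we get $Z=a\oplus D$ with $D=\operatorname{diag}(d_j)$. With $V'=I+E_{jk}$, $j\ne k$, we have $V'^{-1}DV'=D+(d_j-d_k)E_{jk}$, so $D=bI_{n-1}$. The traceless matrices of the form $a\oplus bI_{n-1}$ are the multiples of $(E_{11})_0$. So $P_0\neq0$ is an eigenvector of $C$.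

The orbit of $E_{11}$ thus lies in the union of the finitely many subspaces $\{T:CT_0=\lambda T_0\}$, with $\lambda$ an eigenvalue of $C$. By Lemma~\ref{lem:orbit} it lies in one of them. The orbit contains the rank-one idempotents $E_{ii}$ and $E_{ii}+E_{ij}$ $(i\ne j)$, which span $\mathcal M_n$. So $C=\lambda\operatorname{id}$, and $\lambda\ne0$ since $C$ is invertible.
\end{proof}

\begin{proof}[Proof of necessity in Theorem~\ref{thm:two}]
Let $\varphi,\psi$ satisfy \eqref{eq:two}. By Lemma~\ref{lem:zariski}, Proposition~\ref{prop:linearization} applies with $\Omega'=\Omega$ and gives $A,B,G,H$. By Proposition~\ref{prop:proportional}, $A=\lambda B$. Choose $\rho$ with $\rho^2=\lambda$ and put $A_1=\rho^{-1}A=\rho B$. Then $[A_1X,A_1Y]=[AX,BY]$, so $A_1$ preserves $q$, and $A_1=c\tau|_{\mathfrak g}$ with $c^4=1$ by Proposition~\ref{prop:linear}. With $\mu=\rho c$ we have $A=\mu\tau$ and $B=\rho^{-1}c\,\tau=c^2\mu^{-1}\tau$ on $\mathfrak g$. By \eqref{eq:chi}, $\sigma([AX,BY])=\delta\sigma([X,Y])$ with $\delta=c^2\chi(\tau)=\pm1$.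

Lemma~\ref{lem:extension} gives $\varphi(T)_0=\pm AT_0$ for all $T$. Reversing all brackets shows that its hypotheses also hold for $(\psi,\varphi,B,A,G)$ in place of $(\varphi,\psi,A,B,H)$, so $\psi(T)_0=\pm BT_0$ for all $T$. Since $c^2=\pm1=\pm\chi(\tau)$, we can choose signs $\varepsilon(T),\varepsilon'(T)$ and scalars $\eta(T),\eta'(T)$ with
\[
\varphi(T)=\mu\,\varepsilon(T)\tau(T)+\eta(T)I,\qquad\psi(T)=\chi(\tau)\,\mu^{-1}\varepsilon'(T)\tau(T)+\eta'(T)I .
\]
These are the formulas (a) if $\chi(\tau)=1$ and (b) if $\chi(\tau)=-1$. By \eqref{eq:chi}, $[\varphi(T),\psi(S)]=\varepsilon(T)\varepsilon'(S)\tau([T,S])$, so \eqref{eq:two} becomes \eqref{eq:signs}, and Lemma~\ref{lem:signs} gives the condition on $\varepsilon$ and $\varepsilon'$.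
\end{proof}

\begin{thebibliography}{9}
\bibitem{Jacobson} N.~Jacobson, \emph{Lie Algebras}.
\end{thebibliography}
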